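
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{conjecture}[theorem]{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}


\title{Lusztig series do not generate the $2$-modular Brauer characters of odd orthogonal groups}

\begin{abstract}
Let $G$ be a connected reductive group with connected center over a finite field of characteristic $p$, and let $\ell\ne p$ be a prime. It was conjectured that for every semisimple $\ell'$-element $s$ of the dual group the restrictions to $\ell$-regular elements of the ordinary characters in the Lusztig series $\mathcal E(G^F,s)$ generate, over $\mathbb Z$, all Brauer characters in the union of blocks $\mathcal E_\ell(G^F,s)$, even if $\ell$ is bad for $G$. We show that this fails for $G=SO_{2n+1}$, $q$ odd, $\ell=2$, $s=1$ and every $n\ge3$. For $n=3$ the unipotent characters span the right space over $\mathbb Q$ but not the right lattice; for $n\ge4$ they do not even span over $\mathbb C$. We also determine, for $SO_{2n+1}(q)$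 and $\ell=2$, exactly which $s$ satisfy the assertion of the conjecture.
\end{abstract}

\section{The question and the answer}

\subsection{Lusztig series and Brauer characters}

Let $G$ be a connected reductive algebraic group defined over $\mathbb F_q$, where $q$ is a power of the prime $p$, with Frobenius map $F$, and let $(G^*,F)$ be dual to $(G,F)$. The ordinary irreducible characters of $G^F$ are partitioned into rational Lusztig series $\mathcal E(G^F,s)$, indexed by the $G^{*F}$-classes of semisimple elements $s\in G^{*F}$; the characters in $\mathcal E(G^F,1)$ are called unipotent. Let $\ell\ne p$ be a prime. For a semisimple $\ell'$-element $s\in G^{*F}$ put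
\[
\mathcal E_\ell(G^F,s)=\bigcup_t\mathcal E(G^F,st),
\]
where $t$ runs over the $\ell$-elements of $G^{*F}$ that centralize $s$. By a theorem of Brou\'e and Michel this is a union of $\ell$-blocks, and we use the same symbol for the set of irreducible Brauer characters in these blocks. Let $\hat\chi$ be the restriction of an ordinary character $\chi$ to the $\ell$-regular elements, and let $\hat{\mathcal E}(G^F,s)=\{\hat\chi\mid\chi\in\mathcal E(G^F,s)\}$.

A set $S$ of Brauer characters is a \emph{generating set} for $\mathcal E_\ell(G^F,s)$ if every irreducible Brauer character in $\mathcal E_\ell(G^F,s)$ is an integral linear combination of elements of $S$; it is a \emph{basic set} if, in addition, its elements are linearly independent.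

If one restricts \emph{all} ordinary characters of a union of blocks to the $\ell$-regular elements, their integral span contains every irreducible Brauer character of these blocks. The question is whether the single series $\mathcal E(G^F,s)$ is already enough. There is a good reason to hope so. The series is built from Deligne--Lusztig characters $R_T(\theta)$, and if $\theta$ is multiplied by a character of $\ell$-power order, then $R_T(\theta)$ does not change on $\ell$-regular elements. So a character in $\mathcal E(G^F,st)$ that is an integral combination of Deligne--Lusztig characters agrees on $\ell$-regular elements with an integral combination of characters in $\mathcal E(G^F,s)$. For $PGL_2(q)$ with $q$ odd and $\ell=2$, for instance, $\mathcal E(G^F,1)=\{1,\mathrm{St}\}$. The other characters in $\mathcal E_2(G^F,1)$ are products of $1$ and $\mathrm{St}$ with a linear character of order $2$, and characters $\pm R_T(\theta)$ with $\theta$ of $2$-power order; as $R_T(1)=1\pm\mathrm{St}$, the latter satisfy $\hat\chi=\widehat{\mathrm{St}}\pm\hat 1$.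

The following theorem points in the same direction.

\begin{theorem}[Geck--Hiss]\label{thm:GH}
If $G$ has connected center and $\ell$ is a good prime for $G$, then $\hat{\mathcal E}(G^F,s)$ is a basic set for $\mathcal E_\ell(G^F,s)$ for all semisimple $\ell'$-elements $s\in G^{*F}$.
\end{theorem}

Moreover, without any hypothesis on the center, every irreducible Brauer character in $\mathcal E_\ell(G^F,s)$ is a constituent of some element of $\hat{\mathcal E}(G^F,s)$. That is weaker than lying in the integral span, and the span can be too small when the center is disconnected: for $G^F=SU_3(q^2)$ with $\ell=3$ dividing $q+1$ there are three unipotent characters but five irreducible Brauer characters in $\mathcal E_3(G^F,1)$. The conjecture studied here is the following.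

\begin{conjecture}\label{conj}
If $G$ has connected center, then $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_\ell(G^F,s)$ for every semisimple $\ell'$-element $s\in G^{*F}$, even if $\ell$ is a bad prime for $G$.
\end{conjecture}

\subsection{Results}

The conjecture is false. For $G=SO_{2n+1}$ the center is trivial, $G^*=Sp_{2n}$, and $2$ is a bad prime if $n\ge2$. Let $\beta(n)$ be the number of bipartitions of $n$, so that $\beta(0),\dots,\beta(4)=1,2,5,10,20$.

\begin{theorem}\label{thm:A}
Let $q$ be odd, $\ell=2$, and $G^F=SO_{2n+1}(q)$.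
\begin{enumerate}
\item[(1)] If $n=3$, then $\hat{\mathcal E}(G^F,1)$ is not a generating set for $\mathcal E_2(G^F,1)$.
\item[(2)] If $n\ge4$, then the $\mathbb C$-span of $\hat{\mathcal E}(G^F,1)$ has codimension at least $\beta(n-4)\ge1$ in the $\mathbb C$-span of the irreducible Brauer characters in $\mathcal E_2(G^F,1)$. In particular $\hat{\mathcal E}(G^F,1)$ is not a generating set.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:B}
Let $q$ be odd, $\ell=2$, $G^F=SO_{2n+1}(q)$, let $s\in Sp_{2n}(q)$ be semisimple of odd order, and let $2m=\dim\ker(s-1)$. Then $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_2(G^F,s)$ if and only if $m\le2$. It spans the same $\mathbb Q$-space as the irreducible Brauer characters in $\mathcal E_2(G^F,s)$ if and only if $m\le3$. Consequently the assertion of Conjecture~\ref{conj} holds for $SO_{2n+1}(q)$, $\ell=2$ and all $s$ if and only if $n\le2$.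
\end{theorem}

The heuristic above can fail in two ways, and both occur. A character $\chi$ need not be \emph{uniform}, that is, a linear combination of Deligne--Lusztig characters, and the part of $\chi$ orthogonal to all uniform functions may survive on elements of odd order. Even if it does not, the uniform part of $\chi$ may involve denominators. For $n\le3$ every class function orthogonal to all uniform functions vanishes on elements of odd order (Lemma~\ref{lem:odd}), so only denominators matter; they are harmless for $n\le2$ and fatal for $n=3$. For $n\ge4$ the first kind of failure occurs.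

Comparing the number of unipotent characters with the number of unipotent classes does not reveal this: for $n=2,3,4$ there are $6,12,25$ unipotent characters, while $SO_{2n+1}(q)$ has $5,10,21$ unipotent classes. In Section~\ref{sec:n3} we construct a linear form on Brauer characters that is integral on $\hat{\mathcal E}(SO_7(q),1)$ but takes the value $\frac12$ on the restriction of another character in $\mathcal E_2(SO_7(q),1)$. Section~\ref{sec:green} compares unipotent classes with Green functions. In Section~\ref{sec:n4} we find five independent linear relations between the values of the unipotent characters of $SO_9(q)$ on unipotent elements, so that these values span a space of dimension at most $20<21$; Lusztig induction then carries the failure to all $n\ge4$. On the other hand, the values of all characters in $\mathcal E_2(G^F,1)$ on unipotent elements do span. Section~\ref{sec:B} proves Theorem~\ref{thm:B}.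

\section{Background}

The facts recalled here are standard; see \cite{DM,CE} and, for \S\ref{ss:unip} and the Jordan decomposition, \cite{L}. \emph{From now on $q$ is odd and $\ell=2$.} Hats denote restriction to elements of odd order. Since $p$ is odd, an element with Jordan decomposition $su$ ($s$ semisimple, $u$ unipotent) has odd order if and only if $s$ has; in particular unipotent elements have odd order. We write $\langle f,g\rangle=|H|^{-1}\sum_{x\in H}f(x)\overline{g(x)}$ for class functions on a finite group $H$, and $\mathbb Z\mathcal E$, $\mathbb C\mathcal E$ for spans. In this section $M$ is a connected reductive group with Frobenius map $F$.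

\subsection{Deligne--Lusztig characters and Green functions}

Let $T$ be an $F$-stable maximal torus of $M$ and $\theta\in\mathrm{Irr}\,T^F$. If $T^*\subseteq M^*$ is dual to $T$ and $s\in T^{*F}$ corresponds to $\theta$ under the isomorphism $T^{*F}\cong\mathrm{Irr}\,T^F$, we also write $R^M_{T^*}(s)$ for $R^M_T(\theta)$. The series $\mathcal E(M^F,s)$ consists of the constituents of the $R^M_{T^*}(s)$, $s\in T^*$. Two functions $R^M_{T^*}(s)$ and $R^M_{T'^*}(s')$ are orthogonal unless $(T^*,s)$ and $(T'^*,s')$ are $M^{*F}$-conjugate. If $C=C_{M^*}(s)$ is connected (as it is when $Z(M)$ is connected), then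
\begin{equation}\label{eq:DLnorm}
\langle R^M_{T^*}(s),R^M_{T^*}(s)\rangle=|W_C(T^*)^F|,\qquad W_C(T^*)=N_C(T^*)/T^* .
\end{equation}

The linear combinations of the $R_T^M(\theta)$ are the \emph{uniform functions}, and $f_{\rm unif}$ denotes the orthogonal projection of a class function $f$ to the space of uniform functions.

Let $CF_u(M^F)$ be the space of class functions on $M^F$ supported on unipotent elements, and let $e$ denote restriction to unipotent elements followed by extension by $0$; it is the orthogonal projection of class functions onto $CF_u(M^F)$. The \emph{Green function} is $Q_T=Q_T^M=e(R_T^M(1))$; its values are integers. One has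
\begin{equation}\label{eq:Qorth}
\langle Q_T,Q_{T'}\rangle=0\ \text{ if $T,T'$ are not $M^F$-conjugate},\qquad \langle Q_T,Q_T\rangle=\frac{|W(T)^F|}{|T^F|}.
\end{equation}

If $F$ acts trivially on the Weyl group $W$ of a maximal torus $T_1$ contained in an $F$-stable Borel subgroup, then the $M^F$-classes of $F$-stable maximal tori correspond to the conjugacy classes of $W$: the torus $T_w={}^gT_1$ with $g^{-1}F(g)$ representing $w$ corresponds to the class of $w$, and $W(T_w)^F\cong C_W(w)$. For a class function $\varphi$ on $W$ put
\[
R_\varphi=R^M_\varphi=\frac1{|W|}\sum_{w\in W}\varphi(w)R^M_{T_w}(1),\qquad\text{so}\qquad R^M_{T_w}(1)=\sum_{\varphi\in\mathrm{Irr}\,W}\overline{\varphi(w)}\,R_\varphi .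
\]

\subsection{Lusztig induction}

For an $F$-stable Levi subgroup $L$ of $M$ let $R_L^M$ be Lusztig induction and ${}^*R_L^M$ its adjoint. Since $q>2$, the Mackey formula holds \cite{BM}: for $F$-stable Levi subgroups $L,L'$ and class functions $f,f'$ on $L^F,L'^F$,
\begin{equation}\label{eq:Mackey}
\langle R_L^Mf,R_{L'}^Mf'\rangle=\sum_{x}\bigl\langle {}^*R^{L}_{L\cap{}^xL'}f,\ {}^*R^{{}^xL'}_{L\cap{}^xL'}({}^xf')\bigr\rangle ,
\end{equation}
where $x$ runs over representatives of the double cosets $L^FxL'^F$ in $M^F$ for which $L\cap{}^xL'$ contains a maximal torus of $M$; then $L\cap{}^xL'$ is a Levi subgroup of both $L$ and ${}^xL'$. In particular $R_L^M$ does not depend on the choice of a parabolic subgroup. Lusztig induction is transitive.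

The \emph{character formulas} are the following. The value $R_L^M(f)(su)$ is a linear combination, with coefficients independent of $f$, of values ${}^hf(sv)$ with $h\in M^F$, $s\in{}^hL$, and $v$ a unipotent element of $C^\circ_{{}^hL}(s)^F$. For $L=T$ a torus it reads
\[
R_T^M(\theta)(su)=\frac1{|C_M^\circ(s)^F|}\sum_{h\in M^F,\ s\in{}^hT}\theta(h^{-1}sh)\,Q^{C^\circ_M(s)}_{{}^hT}(u).
\]
For $tv\in L^F$ with semisimple part $t$ and unipotent part $v$,
\[
({}^*R_L^Mf)(tv)=\frac{|C_L^\circ(t)^F|}{|C_M^\circ(t)^F|}\sum_{u}Q^{C^\circ_M(t)}_{C^\circ_L(t)}(u,v^{-1})\,f(tu),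
\]
where $u$ runs over the unipotent elements of $C_M^\circ(t)^F$, and the two-variable Green function depends only on the two groups.

\begin{lemma}\label{lem:char}
\begin{enumerate}
\item[(a)] The restrictions of $R_L^M(f)$ and ${}^*R_L^M(f)$ to unipotent elements, or to odd-order elements, depend only on the restriction of $f$ to such elements. If $f$ is supported on unipotent elements, so are $R_L^M(f)$ and ${}^*R_L^M(f)$.
\item[(b)] If $t\in L^F$ is semisimple and $C_M^\circ(t)\subseteq L$, then $({}^*R_L^Mf)(tv)=f(tv)$ for all unipotent $v\in C_L(t)^F$.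
\item[(c)] $e(R_T^M(\theta))=Q_T$ for all $\theta$, and $\sum_{\theta}R_T^M(\theta)=|T^F|\,Q_T$, so that $Q_T$ is uniform. If $\theta$ has $2$-power order, then $\widehat{R_T^M(\theta)}=\widehat{R_T^M(1)}$. If $z\in Z(M)^F$ is semisimple, then $R_T^M(\theta)(zx)=\theta(z)R_T^M(\theta)(x)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) In both formulas the value at an element with semisimple part $s$ involves only values of $f$ at elements whose semisimple part is conjugate to $s$.

(b) Here $C:=C_L^\circ(t)=C_M^\circ(t)$, and $v\in C^F$ because the unipotent elements of $C_L(t)$ lie in $C_L^\circ(t)$. As $t$ is central in $C$, the function $k(x)=f(tx)$ is a class function on $C^F$. The formula for $({}^*R_L^Mf)(tv)$ is the formula for $({}^*R_C^Ck)(v)$, and ${}^*R_C^C$ is the identity.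

(c) Take $s=1$ in the formula for tori for the first claim. The sum of all $\theta$ is $|T^F|$ times the indicator function of $1$, so by (a) the function $\sum_\theta R_T^M(\theta)$ is supported on unipotent elements; there it equals $|T^F|\,Q_T$ by the first claim. If $\theta$ has $2$-power order, it is trivial on elements of odd order, and (a) applies. Finally, let $x=su$. Then $zx$ has semisimple part $zs$, $C_M^\circ(zs)=C_M^\circ(s)$, the element $z$ lies in every ${}^hT$, and $\theta(h^{-1}zsh)=\theta(z)\theta(h^{-1}sh)$.
\end{proof}

\subsection{Lusztig series}\label{ss:series}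

Let $Z(M)$ be connected; Levi subgroups of $M$ then also have connected center. Put $\varepsilon_M=(-1)^{r}$, $r$ being the $\mathbb F_q$-rank of $M$. Let $L$ be an $F$-stable Levi subgroup of $M$, with dual Levi subgroup $L^*\subseteq M^*$.

\begin{enumerate}
\item[(S1)] $R_L^M(\mathbb Z\mathcal E(L^F,s))\subseteq\mathbb Z\mathcal E(M^F,s)$ for semisimple $s\in L^{*F}$. By adjunction and disjointness of series, ${}^*R_L^M(\mathbb C\mathcal E(M^F,1))\subseteq\mathbb C\mathcal E(L^F,1)$.
\item[(S2)] If $C_{M^*}(s)\subseteq L^*$, then $\varepsilon_M\varepsilon_LR_L^M$ is a bijection $\mathcal E(L^F,s)\to\mathcal E(M^F,s)$.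
\item[(S3)] If $s\in Z(L^*)^F$ is semisimple, there is a linear character $\hat s$ of $L^F$, of order dividing that of $s$, with $\mathcal E(L^F,st)=\hat s\,\mathcal E(L^F,t)$ for all semisimple $t\in L^{*F}$. Having order prime to $p$, it is trivial on unipotent elements.
\item[(S4)] (Jordan decomposition, \cite[Theorem 4.23]{L}) Let $C=C_{M^*}(s)$. There is a bijection $\mathcal E(M^F,s)\to\mathcal E(C^F,1)$, $\chi\mapsto\psi$, such that $\langle\chi,R^M_{T^*}(s)\rangle=\varepsilon_M\varepsilon_C\langle\psi,R^C_{T^*}(1)\rangle$ for all $F$-stable maximal tori $T^*\subseteq C$. (On the right, $T^*$ is regarded as a torus of the group $C$ itself.)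
\end{enumerate}

\subsection{Levi subgroups and centralizers in orthogonal and symplectic groups}\label{ss:levi}

Let $V$ be the natural module of $SO_{2n+1}$. An $F$-stable Levi subgroup is the centralizer of an $F$-stable torus $S$. Decompose $V$ into weight spaces for $S$, and let $V_0$ be the zero weight space. Nonzero weights come in pairs $\pm\chi$ with weight spaces of equal dimension, so $\dim V_0=2m+1$ is odd, and the Levi subgroup is
\begin{equation}\label{eq:levi}
SO(V_0)\times A,\qquad A^F\ \text{a product of groups } GL_a(q^d),\ U_a(q^d),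
\end{equation}
$A$ being the product of the groups $GL(V_\chi)$, one for each pair $\pm\chi$, permuted by $F$. It is proper if and only if $m<n$. Up to a scalar, the form on $V_0$ over $\mathbb F_q$ is unique, so $SO(V_0)^F\cong SO_{2m+1}(q)$.

Let $s$ be a semisimple element of \emph{odd order} in $SO_{2n+1}(q)$ or $Sp_{2n}(q)$, and let $V_\lambda$ be its eigenspaces. Since $-1$ is not an eigenvalue, $C(s)$ is $SO(V_1)\times\prod GL(V_\lambda)$, respectively $Sp(V_1)\times\prod GL(V_\lambda)$, the product running over the pairs $\{\lambda,\lambda^{-1}\}$ with $\lambda\ne1$. It is connected, and it is an $F$-stable Levi subgroup, namely the centralizer of the torus acting by scalars $a_\lambda^{\pm1}$ on $V_{\lambda^{\pm1}}$ and trivially on $V_1$. If, on the other hand, both $1$ and $-1$ are eigenvalues of a semisimple element of $Sp_{2n}(q)$, then its centralizer has the factor $Sp(V_1)\times Sp(V_{-1})$ and is not a Levi subgroup. This can happen only for elements of even order, and it is why $\ell=2$ is special here.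

\subsection{Unipotent characters}\label{ss:unip}

The groups $SO_{2n+1}$ and $Sp_{2n}$ are split, with Weyl group the group $W_n$ of signed permutations of $n$ letters, on which $F$ acts trivially. Under duality, tori of type $w$ in one group correspond to tori of type $w$ in the other (elements of $W_n$ are conjugate to their inverses). Let $\eta_k$ be the linear character of $W_k$ that is $-1$ on each sign change and $1$ on permutations. The irreducible characters of $W_n$ are labeled by bipartitions $(\alpha;\gamma)$ of $n$: inflate the characters $\alpha$ and $\gamma$ of the symmetric groups to $W_j$ and $W_k$, where $j=|\alpha|$, $k=|\gamma|$, $j+k=n$, multiply the second by $\eta_k$, and induce from $W_j\times W_k$. Thus $|\mathrm{Irr}\,W_n|=\beta(n)$, $(n;-)$ is trivial, $(-;1^n)$ is the sign character, and all characters of $W_n$ are rational-valued. The branching rule is: restricting $(\alpha;\gamma)$ to $W_{n-1}\times W_1$ removes one box, giving $(1;-)$ on $W_1$ if the box is removed from $\alpha$ and $(-;1)$ if it is removed from $\gamma$.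

We use the following results of Lusztig for $SO_{2n+1}(q)$ and $Sp_{2n}(q)$.
\begin{enumerate}
\item[(U1)] There are $\sum_{j\ge0}\beta(n-j(j+1))$ unipotent characters; this is $6$ for $n=2$ and $25=\beta(4)+\beta(2)$ for $n=4$.
\item[(U2)] $R_{(n;-)}=1$ and $R_{(-;1^n)}=\mathrm{St}$. For $n=1$ these are all the unipotent characters. More generally, for groups all of whose components are of type $A$, all unipotent characters are uniform.
\item[(U3)] Pad $\alpha$ and $\gamma$ with zeros so that $\alpha_1\le\dots\le\alpha_{k+1}$ and $\gamma_1\le\dots\le\gamma_k$. The \emph{symbol} of $(\alpha;\gamma)$ has rows $\{\alpha_i+i-1\}$ and $\{\gamma_i+i-1\}$. If exactly one integer occurs only once in it, then the family of $(\alpha;\gamma)$ is a singleton and $R_{(\alpha;\gamma)}$ is an irreducible unipotent character.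
\item[(U4)] For $n=2$ there are, besides $1$ and $\mathrm{St}$, four unipotent characters $\rho_0,\rho_1,\rho_2,\theta$, with
\[
R_{(1;1)}=\tfrac12(\rho_0+\rho_1+\rho_2+\theta),
\]
\[
\{R_{(11;-)},R_{(-;2)}\}=\bigl\{\tfrac12(\rho_0+\rho_1-\rho_2-\theta),\ \tfrac12(\rho_0-\rho_1+\rho_2-\theta)\bigr\}.
\]
\end{enumerate}
From (U4) we read off that the function
\begin{equation}\label{eq:a}
a_0=\tfrac12(\rho_0-\rho_1-\rho_2+\theta)\in\mathbb C\mathcal E(SO_5(q),1)
\end{equation}
is orthogonal to all $R_\varphi$, hence to all $R_{T_w}(1)$. As it is a combination of unipotent characters, it is orthogonal to the $R_T(\theta')$ with $\theta'\ne1$ as well. So $a_0$ is orthogonal to all uniform functions.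

\subsection{Brauer characters}\label{ss:brauer}

For a union of blocks, the $\mathbb Z$-span of the $\hat\chi$, with $\chi$ an ordinary character in it, equals the $\mathbb Z$-span of its irreducible Brauer characters. So $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_2(G^F,s)$ if and only if $\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,s)$ for all ordinary $\chi\in\mathcal E_2(G^F,s)$. We also use that the orthogonal projection $\mathrm{pr}$ of class functions to the span of the ordinary characters in a union of blocks is compatible with hats: if $\hat f=0$, then the hat of $\mathrm{pr}(f)$ is $0$. Indeed, write $f=\sum_Bf_B$ with block components $f_B$; then $\sum_B\hat f_B=0$, and $\hat f_B$ lies in the span of the irreducible Brauer characters of $B$, so every $\hat f_B$ is $0$ by linear independence of the irreducible Brauer characters.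

\section{Test functions, and the failure over $\mathbb Z$ for $SO_7$}\label{sec:n3}

\subsection{Reading off coefficients}

Let $G=SO_{2n+1}$ and $W=W_n$. To show that some $\hat\chi$ is not an integral combination of restrictions of unipotent characters, we need linear forms on Brauer characters that are computable on whole Lusztig series. Inner products with functions supported on unipotent elements are linear forms in $\hat\chi$, since unipotent elements have odd order; inner products with uniform functions are computable. The next functions have both properties. For $\varphi\in\mathrm{Irr}\,W$ put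
\[
f_\varphi=\frac1{|W|}\sum_{w\in W}\varphi(w)\,|T_w^F|\,Q_{T_w}=\frac1{|W|}\sum_{w\in W}\varphi(w)\sum_{\theta\in\mathrm{Irr}\,T_w^F}R_{T_w}(\theta).
\]

\begin{lemma}\label{lem:f}
The function $f_\varphi$ is real-valued, uniform, and supported on unipotent elements, so $\langle\chi,f_\varphi\rangle$ depends only on $\hat\chi$. Moreover
\begin{enumerate}
\item[(a)] $\langle R_{T_w}(\theta),f_\varphi\rangle=\varphi(w)$ for all $w\in W$ and all $\theta\in\mathrm{Irr}\,T_w^F$;
\item[(b)] $\langle\rho,f_\varphi\rangle=\langle\rho,R_\varphi\rangle$ for every unipotent character $\rho$;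
\item[(c)] $\langle R_{\varphi'},f_\varphi\rangle=\delta_{\varphi,\varphi'}$ for $\varphi'\in\mathrm{Irr}\,W$.
\end{enumerate}
\end{lemma}

\begin{proof}
The first statement, and the equality of the two expressions for $f_\varphi$, follow from Lemma~\ref{lem:char}(c); recall that $\varphi$ and the Green functions are real-valued. As $f_\varphi$ is supported on unipotent elements, $\langle R_{T_w}(\theta),f_\varphi\rangle=\langle Q_{T_w},f_\varphi\rangle$. By \eqref{eq:Qorth} only the $|W|/|C_W(w)|$ summands of $f_\varphi$ belonging to the class of $w$ contribute, each with $\frac1{|W|}\varphi(w)|T_w^F|\cdot|C_W(w)|/|T_w^F|$; the sum is $\varphi(w)$. In (b) only $\theta=1$ contributes to the second expression for $f_\varphi$, by disjointness of series, and what remains is $\langle\rho,R_\varphi\rangle$. For (c) use (a) and the orthogonality of irreducible characters of $W$.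
\end{proof}

\begin{example}[$SO_3(q)\cong PGL_2(q)$]\label{ex:so3}
Here $W=\{1,-1\}$, $|T_{\pm1}^F|=q\mp1$, and there is one class of unipotent elements $u\ne1$, with $q^2-1$ elements. Since $R_{T_{\pm1}}(1)=1\pm\mathrm{St}$, we have $Q_{T_{\pm1}}(1)=1\pm q$ and $Q_{T_{\pm1}}(u)=1$. Hence
\[
f_{(1;-)}(1)=0,\quad f_{(1;-)}(u)=q,\qquad f_{(-;1)}(1)=q^2-1,\quad f_{(-;1)}(u)=-1 .
\]
With $|G^F|=q(q^2-1)$ one finds, for every character $\chi$ of $G^F$,
\[
\langle\chi,f_{(1;-)}\rangle=\chi(u),\qquad\langle\chi,f_{(-;1)}\rangle=\frac{\chi(1)-\chi(u)}q .
\]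
These are exactly the coefficients with which $\chi$ agrees on unipotent elements with a combination of $1$ and $\mathrm{St}$, since $\mathrm{St}(1)=q$ and $\mathrm{St}(u)=0$. For instance, a character in $\mathcal E_2(G^F,1)$ with $\chi(1)=q-1$, $\chi(u)=-1$ gives $-1$ and $1$, in accordance with $\hat\chi=\widehat{\mathrm{St}}-\hat1$.
\end{example}

\subsection{Series attached to involutions}

We now compute $\langle\chi,f_\varphi\rangle$ for $\chi\in\mathcal E(G^F,t)$, where $t\in G^{*F}=Sp_{2n}(q)$ satisfies $t^2=1$. Let $2j=\dim\ker(t+1)$. The two eigenspaces of $t$ are orthogonal and defined over $\mathbb F_q$, so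
\[
C=C_{G^*}(t)=Sp_{2(n-j)}\times Sp_{2j}
\]
is split, with Weyl group $W'=W_{n-j}\times W_j\subseteq W_n$. Both $G$ and $C$ have $\mathbb F_q$-rank $n$, so $\varepsilon_G\varepsilon_C=1$.

\begin{lemma}\label{lem:inv}
Let $\chi\in\mathcal E(G^F,t)$ correspond to $\psi\in\mathcal E(C^F,1)$ under the Jordan decomposition (S4). Then
\[
\chi_{\rm unif}=\frac1{|W'|}\sum_{w\in W'}\langle\psi,R^C_{T_w}(1)\rangle\,R^G_{T_w}(t)
\qquad\text{and}\qquad
\langle\chi,f_\varphi\rangle=\langle\psi,R^C_{\mathrm{Res}_{W'}\varphi}\rangle .
\]
Here $R^G_{T_w}(t)$ stands for $R^G_{T_w^*}(t)$ with $T_w^*\subseteq C$ of type $w\in W'$.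
\end{lemma}

\begin{proof}
The character $\chi$ is orthogonal to all $R^G_{T^*}(s')$ with $s'$ not conjugate to $t$. The pairs $(T^*,t)$, modulo $G^{*F}$, correspond to the $F$-stable maximal tori $T^*\subseteq C$ modulo $C^F$. So the functions $R^G_{T^*}(t)$, with $T^*$ running over representatives, form an orthogonal basis of the space in which $\chi_{\rm unif}$ lies, with squared norms given by \eqref{eq:DLnorm}. The torus $T_w^*$ has $|W_C(T_w^*)^F|=|C_{W'}(w)|$, and the class of $w$ in $W'$ has $|W'|/|C_{W'}(w)|$ elements, so summing over classes with weight $1/|C_{W'}(w)|$ is the same as summing over $w\in W'$ with weight $1/|W'|$. Inserting $\langle\chi,R^G_{T_w}(t)\rangle=\langle\psi,R^C_{T_w}(1)\rangle$ gives the first formula. A torus of type $w\in W'$ in $C$ has type $w$ in $G^*$. Since $f_\varphi$ is uniform, Lemma~\ref{lem:f}(a) gives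
\[
\langle\chi,f_\varphi\rangle=\langle\chi_{\rm unif},f_\varphi\rangle=\frac1{|W'|}\sum_{w\in W'}\varphi(w)\langle\psi,R^C_{T_w}(1)\rangle=\langle\psi,R^C_{\mathrm{Res}_{W'}\varphi}\rangle .\qedhere
\]
\end{proof}

\subsection{Where to look, and proof of Theorem \ref{thm:A}(1)}

Lemmas~\ref{lem:f}(b) and~\ref{lem:inv} tell us what to look for: a $\varphi$ such that all $\langle\rho,R_\varphi\rangle$ are integers, and a $\psi$ such that $\langle\psi,R^C_{\mathrm{Res}\,\varphi}\rangle$ is not. Halves occur for $Sp_4$ by (U4), but not for products of groups $Sp_2$, where each unipotent character is some $R^C_{\psi'}$. The case $C=G^*$, that is, $t=\pm1$, gives nothing new, since $\mathcal E(G^F,-1)$ arises from $\mathcal E(G^F,1)$ by multiplication with a linear character of $2$-power order. So we want $C$ to have a factor $Sp_4$ and to be different from $G^*$. The smallest possibility is $C=Sp_4\times Sp_2\subset Sp_6$, that is, $n=3$.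

\begin{proof}[Proof of Theorem \ref{thm:A}(1)]
Let $G=SO_7$ and $\varphi_0=(11;1)$. Its symbol has rows $\{1,2\}$ and $\{1\}$; only the integer $2$ occurs exactly once, so by (U3) $R_{\varphi_0}$ is an irreducible unipotent character. Hence, by Lemma~\ref{lem:f}(b),
\[
\langle\rho,f_{\varphi_0}\rangle\in\mathbb Z\qquad\text{for every unipotent character }\rho\text{ of }SO_7(q).
\]

Let $t\in Sp_6(q)$ be an involution with $\dim\ker(t+1)=2$, so that $C=Sp_4\times Sp_2$ and $W'=W_2\times W_1$. Let $\chi\in\mathcal E(G^F,t)$ correspond to $\psi=\rho_0\boxtimes1$. As $t$ is a $2$-element, $\chi\in\mathcal E_2(G^F,1)$. By the branching rule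
\[
\mathrm{Res}_{W'}(11;1)=(1;1)\boxtimes(1;-)+(11;-)\boxtimes(-;1),
\]
and for $Sp_2$ we have $R_{(1;-)}=1$, $R_{(-;1)}=\mathrm{St}$. So Lemma~\ref{lem:inv} and (U4) give
\[
\langle\chi,f_{\varphi_0}\rangle=\langle\rho_0,R_{(1;1)}\rangle\langle1,1\rangle+\langle\rho_0,R_{(11;-)}\rangle\langle1,\mathrm{St}\rangle=\tfrac12 .
\]

Suppose $\hat{\mathcal E}(G^F,1)$ were a generating set. Since $\hat\chi$ is a sum of irreducible Brauer characters in $\mathcal E_2(G^F,1)$, we would have $\hat\chi=\sum_\rho n_\rho\hat\rho$ with $\rho$ unipotent and $n_\rho\in\mathbb Z$. As pairing with $f_{\varphi_0}$ depends only on restrictions to odd-order elements, this would give $\frac12=\sum_\rho n_\rho\langle\rho,f_{\varphi_0}\rangle\in\mathbb Z$, a contradiction.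
\end{proof}

\section{Unipotent classes and Green functions}\label{sec:green}

\subsection{Counting unipotent classes}

By a result of Wall, the unipotent classes of $SO_{2n+1}(q)$ are parametrized by partitions $\lambda$ of $2n+1$ in which every even part has even multiplicity, together with a nondegenerate quadratic form on $\mathbb F_q^{m_i}$ for each odd part $i$ of multiplicity $m_i>0$. There are two choices for each such form, up to equivalence, and one condition on the discriminants, expressing that the total form is the given one. (Since $O_{2n+1}=\{\pm1\}\times SO_{2n+1}$, classes in the two groups agree.) So $\lambda$ contributes $2^{a(\lambda)-1}$ classes, where $a(\lambda)\ge1$ is the number of distinct odd parts of $\lambda$. Let $N(n)$ be the total number. Writing $\lambda{:}\,2^{a(\lambda)-1}$ we find: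
\begin{align*}
N(0)&=1,\qquad N(1)=2\quad\bigl[(3){:}1,\ (1^3){:}1\bigr],\\
N(2)&=5\quad\bigl[(5){:}1,\ (31^2){:}2,\ (2^21){:}1,\ (1^5){:}1\bigr],\\
N(3)&=10\quad\bigl[(7){:}1,\ (51^2){:}2,\ (3^21){:}2,\ (32^2){:}1,\ (31^4){:}2,\ (2^21^3){:}1,\ (1^7){:}1\bigr],\\
N(4)&=21\quad\bigl[(9){:}1,\ (71^2){:}2,\ (531){:}4,\ (52^2){:}1,\ (51^4){:}2,\ (4^21){:}1,\ (3^3){:}1,\\
&\qquad\qquad (3^21^3){:}2,\ (32^21^2){:}2,\ (31^6){:}2,\ (2^41){:}1,\ (2^21^5){:}1,\ (1^9){:}1\bigr].
\end{align*}
Thus
\begin{equation}\label{eq:N}
N(m)=\beta(m)\ \text{ for } m\le3,\qquad\text{but}\qquad N(4)=21>20=\beta(4).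
\end{equation}
The partition $(531)$ is the first with three distinct odd parts.

\subsection{When Green functions span}

We say that $M$ has property (E) if the number of unipotent classes of $M^F$ equals the number of $M^F$-classes of $F$-stable maximal tori. By \eqref{eq:Qorth} the Green functions $Q_T$, one for each class of tori, are nonzero and pairwise orthogonal; so (E) means that they form a basis of $CF_u(M^F)$.

For $M=SO_{2m+1}\times A$ as in \eqref{eq:levi} the two numbers are $N(m)\prod p(a)$ and $\beta(m)\prod p(a)$, where the product runs over the factors $GL_a(q^d)$, $U_a(q^d)$ of $A^F$ and $p(a)$ is the number of partitions of $a$. By \eqref{eq:N}, $M$ has (E) if $m\le3$. In particular every proper $F$-stable Levi subgroup of $SO_9$ has (E), while $SO_9$ does not.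

\begin{lemma}\label{lem:E}
Let $M$ have property (E).
\begin{enumerate}
\item[(i)] If $f\in CF_u(M^F)$ is orthogonal to all $R_T^M(1)$, then $f=0$.
\item[(ii)] A class function $h$ orthogonal to all uniform functions vanishes at $zu$ for all semisimple $z\in Z(M)^F$ and all unipotent $u\in M^F$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) $\langle f,Q_T\rangle=\langle f,R_T^M(1)\rangle=0$ for all $T$, and the $Q_T$ span $CF_u(M^F)$.

(ii) Put $k(x)=h(zx)$. By Lemma~\ref{lem:char}(c), $\langle k,R_T^M(\theta)\rangle$ is a multiple of $\langle h,R_T^M(\theta)\rangle=0$ for all $T,\theta$. So $k$ is orthogonal to the uniform functions $Q_T$; that is, $e(k)$ is orthogonal to a spanning set of $CF_u(M^F)$, and $e(k)=0$.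
\end{proof}

\begin{lemma}\label{lem:odd}
Let $G=SO_{2n+1}$ with $n\le3$. A class function $h$ on $G^F$ that is orthogonal to all uniform functions vanishes on all elements of odd order.
\end{lemma}

\begin{proof}
Let $su$ have odd order. Then $L=C_G(s)$ is an $F$-stable Levi subgroup (\S\ref{ss:levi}); it has property (E) because $n\le3$, and $s\in Z(L)^F$. By Lemma~\ref{lem:char}(b), $h(su)=({}^*R_L^Gh)(su)$. By adjunction and transitivity, ${}^*R_L^Gh$ is orthogonal to all uniform functions on $L^F$. Now apply Lemma~\ref{lem:E}(ii) to $L$ and $z=s$.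
\end{proof}

\begin{proposition}\label{prop:exp}
Let $G=SO_{2n+1}$ with $n\le3$. For every ordinary $\chi\in\mathcal E_2(G^F,1)$,
\[
\hat\chi=\sum_{\varphi\in\mathrm{Irr}\,W_n}\langle\chi,f_\varphi\rangle\,\hat R_\varphi .
\]
The set $\hat{\mathcal E}(G^F,1)$ spans the same $\mathbb Q$-space as the irreducible Brauer characters in $\mathcal E_2(G^F,1)$.
\end{proposition}

\begin{proof}
Let $\chi\in\mathcal E(G^F,t)$ with $t$ a $2$-element. By Lemma~\ref{lem:odd} applied to $\chi-\chi_{\rm unif}$, $\hat\chi$ is the restriction of $\chi_{\rm unif}$, which is a combination of functions $R_T(\theta)$ with $\theta$ of $2$-power order. By Lemma~\ref{lem:char}(c), $\hat\chi$ is a combination of the functions $\widehat{R_{T_w}(1)}$, hence $\hat\chi=\sum_\varphi c_\varphi\hat R_\varphi$ with $c_\varphi\in\mathbb C$. Pairing with $f_\varphi$ gives $c_\varphi=\langle\chi,f_\varphi\rangle$ by Lemma~\ref{lem:f}(c). In particular $\hat\chi\in\mathbb C\hat{\mathcal E}(G^F,1)$. All elements of $\hat{\mathcal E}(G^F,1)$, and $\hat\chi$, lie in the $\mathbb Q$-space whose basis is the set of irreducible Brauer characters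 in $\mathcal E_2(G^F,1)$. As these are linearly independent over $\mathbb C$, a vector of this $\mathbb Q$-space that is a $\mathbb C$-combination of other vectors of it is a $\mathbb Q$-combination of them. With \S\ref{ss:brauer} this proves the second claim.
\end{proof}

\begin{remark}
For $n=3$ and the character $\chi$ of the proof of Theorem~\ref{thm:A}(1), the coefficient of $\hat R_{(11;1)}$, the restriction of an irreducible unipotent character, in this expansion is $\frac12$.
\end{remark}

\section{Failure over $\mathbb C$ for $n\ge4$}\label{sec:n4}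

Let $G=SO_{2n+1}$. We compare the images under $e$ of $\mathbb C\mathcal E_2(G^F,1)$ and of $\mathbb C\mathcal E(G^F,1)$. The first is everything, for every $n$; the second, for $n\ge4$, is not. For $SO_9$ we obtain enough elements of the kernel of $e$ on $\mathbb C\mathcal E(G^F,1)$ by Lusztig induction of the function $a_0$ of \eqref{eq:a} from subgroups $SO_5\times(\text{torus})$. This produces a function $Y$ on unipotent elements of $SO_9(q)$ that is orthogonal to all unipotent characters. For larger $n$ we induce $Y$ from subgroups $SO_9\times(\text{torus})$.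

\subsection{All functions on unipotent elements come from $\mathcal E_2(G^F,1)$}

\begin{lemma}\label{lem:onto}
$e(\mathbb C\mathcal E_2(G^F,1))=CF_u(G^F)$ for every $n$.
\end{lemma}

\begin{proof}
The irreducible characters of $G^F$ span all class functions, so it suffices to show that $e(\chi)\in e(\mathbb C\mathcal E_2(G^F,1))$ for every $\chi\in\mathrm{Irr}\,G^F$. Let $\chi\in\mathcal E(G^F,st)$ with commuting semisimple $s$ of odd order and $t$ a $2$-element. Then $L^*=C_{G^*}(s)$ is an $F$-stable Levi subgroup (\S\ref{ss:levi}), $t\in L^{*F}$, and $C_{G^*}(st)\subseteq L^*$. Let $L\subseteq G$ be dual to $L^*$. By (S2) and (S3), $\chi=\pm R_L^G(\hat s\mu)$ for some $\mu\in\mathcal E(L^F,t)$. Since $\hat s$ is trivial on unipotent elements, Lemma~\ref{lem:char}(a) gives $e(\chi)=\pm e(R_L^G(\mu))$, and $R_L^G(\mu)\in\mathbb Z\mathcal E(G^F,t)\subseteq\mathbb Z\mathcal E_2(G^F,1)$ by (S1).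
\end{proof}

\subsection{Induction from $SO_d$ times a torus}

Call a class function $b$ on $SO_d(q)$ \emph{cuspidal} if ${}^*R_{M_0}^{SO_d}(b)=0$ for every proper $F$-stable Levi subgroup $M_0$ of $SO_d$. From one cuspidal function we obtain many independent functions on larger groups. Let $d\ge3$ be odd, $d\le2n+1$, and $2r=2n+1-d$. Write $V=V_d\perp V'$ over $\mathbb F_q$ with $\dim V_d=d$ and $V'$ of dimension $2r$ such that $SO(V')$ has a split maximal torus $S_0$, and put $L_0=SO(V_d)\times S_0$.

An element of $N_G(L_0)$ normalizes $[L_0,L_0]=SO(V_d)$, hence stabilizes $V_d$ and $V'$, and normalizes the connected center $S_0$. In $O(V')$ the torus $S_0$ has normalizer modulo $S_0$ the full group $W_r$, and the action on $V_d$ is determined modulo $SO(V_d)$ by the condition that the total determinant be $1$; so $N_G(L_0)/L_0\cong W_r$, with trivial $F$-action. By Lang's theorem the $G^F$-classes of $F$-stable $G$-conjugates of $L_0$ correspond to the conjugacy classes of $W_r$. The group $L_w={}^gL_0$ with $g^{-1}F(g)$ representing $w$ corresponds to $w\in W_r$. We may choose this representative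 to act on $V_d$ as the scalar $1$ or $-1$, because $d$ is odd and so $-1$ has determinant $-1$ on $V_d$. Then it centralizes $SO(V_d)$, so conjugation by $g$, as a map $SO(V_d)\to SO(gV_d)$, commutes with $F$. With $S_w={}^gS_0$ we obtain
\[
L_w=SO(gV_d)\times S_w,\qquad L_w^F\cong SO_d(q)\times S_w^F .
\]
By means of this isomorphism we regard class functions on $SO_d(q)$ as class functions on $SO(gV_d)^F$.

\begin{lemma}\label{lem:induce}
Let $b\ne0$ be a cuspidal class function on $SO_d(q)$. For $w$ in a set of representatives of the $\beta(r)$ conjugacy classes of $W_r$ let $c_w$ be the trivial character of $S_w^F$ (for all $w$), or the indicator function $\delta_1$ of $1\in S_w^F$ (for all $w$). Then the $\beta(r)$ functions $R_{L_w}^G(b\boxtimes c_w)$ are nonzero and pairwise orthogonal.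
\end{lemma}

\begin{proof}
Put $f_w=b\boxtimes c_w$ and apply the Mackey formula \eqref{eq:Mackey} to $\langle R_{L_w}^Gf_w,R_{L_{w'}}^Gf_{w'}\rangle$. The Levi subgroup $L_w\cap{}^xL_{w'}$ of $L_w$ contains $Z(L_w)\supseteq S_w$, so it is $M_0\times S_w$ with $M_0$ an $F$-stable Levi subgroup of the factor $SO_d$. If $M_0$ is proper, then ${}^*R^{L_w}_{M_0\times S_w}(f_w)={}^*R_{M_0}^{SO_d}(b)\boxtimes c_w=0$. Otherwise $L_w\subseteq{}^xL_{w'}$, and ${}^xL_{w'}=L_w$ for reasons of dimension; as $x\in G^F$, this forces $w\sim w'$. So the functions are pairwise orthogonal, and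
\[
\|R_{L_w}^Gf_w\|^2=\sum_{x\in N_G(L_w)^F/L_w^F}\langle f_w,{}^xf_w\rangle .
\]
An element $x\in N_G(L_w)^F$ stabilizes $gV_d$ and acts on $SO(gV_d)^F$ through $O(gV_d)^F=\{\pm1\}\times SO(gV_d)^F$, that is, by an inner automorphism, so it fixes $b$; and it fixes $c_w$, which is invariant under all automorphisms of $S_w^F$. Therefore ${}^xf_w=f_w$, and the squared norm is $|N_G(L_w)^F/L_w^F|\,\|f_w\|^2\ne0$.
\end{proof}

\subsection{The group $SO_9$}

For $SO_9(q)$ there are $25$ unipotent characters and $21$ unipotent classes. We find $5$ independent relations.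

\begin{lemma}\label{lem:a}
The function $a_0$ of \eqref{eq:a} is a nonzero cuspidal class function on $SO_5(q)$ that vanishes on unipotent elements.
\end{lemma}

\begin{proof}
As $a_0$ is orthogonal to all uniform functions and $SO_5$ has property (E), $a_0$ vanishes on unipotent elements by Lemma~\ref{lem:E}(ii) with $z=1$. Let $M_0$ be a proper $F$-stable Levi subgroup of $SO_5$. Then ${}^*R_{M_0}^{SO_5}(a_0)\in\mathbb C\mathcal E(M_0^F,1)$ by (S1), and it is orthogonal to all $R_T^{M_0}(1)$ by adjunction and transitivity. But $M_0$ is a torus or of type $A_1$, so by (U2) and disjointness of series the space $\mathbb C\mathcal E(M_0^F,1)$ is spanned by the $R_T^{M_0}(1)$. Hence ${}^*R_{M_0}^{SO_5}(a_0)=0$.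
\end{proof}

\begin{proposition}\label{prop:Y}
There is a nonzero class function $Y\in CF_u(SO_9(q))$ that is orthogonal to all unipotent characters. It is cuspidal.
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:induce} with $n=4$, $d=5$, $r=2$, $b=a_0$, $c_w=1$. It gives $\beta(2)=5$ linearly independent functions $R_{L_w}^{SO_9}(a_0\boxtimes1)$. They lie in $\mathbb C\mathcal E(SO_9(q),1)$ by (S1). The unipotent elements of $L_w^F$ lie in the factor $SO_5(q)$, so $a_0\boxtimes1$ vanishes on them, and by Lemma~\ref{lem:char}(a) the five functions vanish on unipotent elements. So the kernel of $e$ on $\mathbb C\mathcal E(SO_9(q),1)$ has dimension at least $5$, and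
\[
\dim e(\mathbb C\mathcal E(SO_9(q),1))\le25-5=20<21=N(4)=\dim CF_u(SO_9(q)).
\]
So there is a nonzero $Y\in CF_u(SO_9(q))$ orthogonal to $e(\mathbb C\mathcal E(SO_9(q),1))$, hence to all unipotent characters.

Let $M_0$ be a proper $F$-stable Levi subgroup of $SO_9$. Then ${}^*R_{M_0}^{SO_9}(Y)$ is supported on unipotent elements by Lemma~\ref{lem:char}(a), and $\langle{}^*R_{M_0}^{SO_9}(Y),R_T^{M_0}(1)\rangle=\langle Y,R_T^{SO_9}(1)\rangle=0$ for all $T\subseteq M_0$. As $M_0$ has property (E), ${}^*R_{M_0}^{SO_9}(Y)=0$ by Lemma~\ref{lem:E}(i).
\end{proof}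

\subsection{Proof of Theorem \ref{thm:A}(2)}

Let $n\ge4$, and apply Lemma~\ref{lem:induce} with $d=9$, $r=n-4$, $b=Y$, $c_w=\delta_1$. (For $n=4$ the only function is $Y$ itself.) This time we use $\delta_1$, because we want functions supported on unipotent elements: by Lemma~\ref{lem:char}(a) this holds for $Y_w=R_{L_w}^G(Y\boxtimes\delta_1)$. For a unipotent character $\rho$ of $G^F$,
\[
\langle Y_w,\rho\rangle=\langle Y\boxtimes\delta_1,{}^*R_{L_w}^G\rho\rangle=0,
\]
since ${}^*R_{L_w}^G\rho\in\mathbb C\mathcal E(L_w^F,1)=\mathbb C\mathcal E(SO_9(q),1)\boxtimes1$ and $Y$ is orthogonal to $\mathbb C\mathcal E(SO_9(q),1)$. The $\beta(n-4)$ functions $Y_w$ are nonzero and pairwise orthogonal, so $e(\mathbb C\mathcal E(G^F,1))$ has codimension at least $\beta(n-4)$ in $CF_u(G^F)$.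

Let $X$ be the $\mathbb C$-span of the irreducible Brauer characters in $\mathcal E_2(G^F,1)$; by \S\ref{ss:brauer} it is spanned by the $\hat\chi$, $\chi\in\mathcal E_2(G^F,1)$. Unipotent elements have odd order, so restriction to unipotent elements is defined on $X$, and by Lemma~\ref{lem:onto} it maps $X$ \emph{onto} $CF_u(G^F)$. It maps the subspace $\mathbb C\hat{\mathcal E}(G^F,1)$ onto $e(\mathbb C\mathcal E(G^F,1))$. Hence the codimension of $\mathbb C\hat{\mathcal E}(G^F,1)$ in $X$ is at least $\beta(n-4)\ge1$. \qed

\section{The classification for all $s$}\label{sec:B}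

We prove Theorem~\ref{thm:B}. Its last statement follows from the first: $m\le n$ for all $s$, with equality for $s=1$.

\subsection{Reduction to $s=1$}

Let $L^*=C_{G^*}(s)=Sp_{2m}\times\prod GL(V_\lambda)$, an $F$-stable Levi subgroup as $s$ has odd order, and let $L=SO_{2m+1}\times A$ be dual to it in $G$. For $2$-elements $t\in L^{*F}$ we have $C_{G^*}(st)\subseteq L^*$, so by (S2) $I=\varepsilon_G\varepsilon_LR_L^G$ maps $\mathcal E(L^F,st)$ bijectively onto $\mathcal E(G^F,st)$. If $st$ and $st'$ are $G^{*F}$-conjugate, with $t,t'\in L^{*F}$ both $2$-elements, then the conjugating element centralizes the $2'$-part $s$, hence lies in $L^{*F}$. So $I$ is a bijection $\mathcal E_2(L^F,s)\to\mathcal E_2(G^F,s)$ of sets of ordinary characters, taking $\mathcal E(L^F,s)$ onto $\mathcal E(G^F,s)$.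

We claim that $I$ induces an isomorphism from the lattice spanned by the irreducible Brauer characters in $\mathcal E_2(L^F,s)$ to that for $\mathcal E_2(G^F,s)$. By \S\ref{ss:brauer} these lattices are spanned by the $\hat\chi$ with $\chi$ in $\mathcal E_2(L^F,s)$, respectively in $\mathcal E_2(G^F,s)$, so we only have to see that $I$ and its inverse are compatible with hats. For $I$ this is Lemma~\ref{lem:char}(a). Since $I$ maps an orthonormal basis of $\mathbb C\mathcal E_2(L^F,s)$ to one of $\mathbb C\mathcal E_2(G^F,s)$, its inverse is its adjoint $\varepsilon_G\varepsilon_L\,\mathrm{pr}\circ{}^*R_L^G$, where $\mathrm{pr}$ is the projection onto $\mathbb C\mathcal E_2(L^F,s)$; here ${}^*R_L^G$ is compatible with hats by Lemma~\ref{lem:char}(a), and $\mathrm{pr}$ by \S\ref{ss:brauer}. The isomorphism takes $\hat{\mathcal E}(L^F,s)$ onto $\hat{\mathcal E}(G^F,s)$.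

Multiplication by the linear character $\hat s$ of (S3) maps $\mathcal E_2(L^F,1)$ bijectively to $\mathcal E_2(L^F,s)$ and $\mathcal E(L^F,1)$ to $\mathcal E(L^F,s)$, and both it and its inverse are compatible with hats. So we may replace $(G^F,s)$ by $(L^F,1)$. Finally $L^F=SO_{2m+1}(q)\times A^F$, and the lattice for $\mathcal E_2(L^F,1)$ is $\Lambda\otimes\Lambda_A$, the tensor product of the lattices for $\mathcal E_2(SO_{2m+1}(q),1)$ and $\mathcal E_2(A^F,1)$. The group $A$ has connected center and components of type $A$, for which all primes are good, so by Theorem~\ref{thm:GH} $\hat{\mathcal E}(A^F,1)$ is a basis of $\Lambda_A$. Hence $\hat{\mathcal E}(L^F,1)$ spans $\Lambda'\otimes\Lambda_A$ with $\Lambda'=\mathbb Z\hat{\mathcal E}(SO_{2m+1}(q),1)$. As $\Lambda_A$ is free of positive rank, $\Lambda'\otimes\Lambda_A=\Lambda\otimes\Lambda_A$ if and only if $\Lambda'=\Lambda$, and likewise over $\mathbb Q$.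

So we may assume $s=1$ and $n=m$. By Theorem~\ref{thm:A}, $\hat{\mathcal E}(G^F,1)$ is not a generating set if $n\ge3$, and does not span over $\mathbb Q$ if $n\ge4$. By Proposition~\ref{prop:exp} it spans over $\mathbb Q$ if $n\le3$. It remains to show that it is a generating set if $n\le2$.

\subsection{The groups with $n\le2$}

For $n=0$ there is nothing to prove. For $n=1$ we have $SO_3\cong PGL_2$, and Theorem~\ref{thm:GH} applies. Let $n=2$. We first show that the functions $\hat R_\varphi$ are integral combinations of elements of $\hat{\mathcal E}(G^F,1)$, in spite of the halves in (U4), and then treat the series $\mathcal E(G^F,t)$ one by one.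

\medskip
\noindent\emph{All $\hat R_\varphi$, $\varphi\in\mathrm{Irr}\,W_2$, lie in $\mathbb Z\hat{\mathcal E}(G^F,1)$.} The function $a_0=\frac12(\rho_0-\rho_1-\rho_2+\theta)$ of \eqref{eq:a} is orthogonal to all uniform functions, so $\hat a_0=0$ by Lemma~\ref{lem:odd}. By (U2) and (U4), $R_{(2;-)}=1$ and $R_{(-;11)}=\mathrm{St}$, while
\[
R_{(1;1)}=-a_0+\rho_0+\theta,\qquad \{R_{(11;-)},R_{(-;2)}\}=\{a_0+\rho_1-\theta,\ a_0+\rho_2-\theta\}.
\]

\medskip
\noindent\emph{Every $\chi\in\mathcal E(G^F,t)$, with $t\in Sp_4(q)$ a $2$-element, satisfies $\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,1)$.} There are four cases.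
\begin{itemize}
\item $t=1$: then $\chi\in\mathcal E(G^F,1)$.
\item $t=-1$: by (S3) with $L=G$, $\chi=\hat t\rho$ with $\rho$ unipotent and $\hat t$ a linear character of $2$-power order. So $\hat\chi=\hat\rho$.
\item $t$ has an eigenvalue $\ne\pm1$: let $V_\lambda$ be the eigenspaces of $t$. Then $C(t)$ lies in the proper $F$-stable Levi subgroup $L^*=Sp(V_1\oplus V_{-1})\times\prod GL(V_\lambda)$, the product over the pairs $\{\lambda,\lambda^{-1}\}$ with $\lambda\ne\pm1$; it is the centralizer of the torus acting by scalars $a_\lambda^{\pm1}$ on $V_{\lambda^{\pm1}}$, $\lambda\ne\pm1$, and trivially on $V_1\oplus V_{-1}$. By (S2), $\chi=\pm R_L^G(\mu)$ with $\mu\in\mathcal E(L^F,t)\subseteq\mathcal E_2(L^F,1)$. As $\dim(V_1\oplus V_{-1})\le2$, all components of $L$ are of type $A$, and $L$ has connected center. So $\hat\mu\in\mathbb Z\hat{\mathcal E}(L^F,1)$ by Theorem~\ref{thm:GH}, and Lemma~\ref{lem:char}(a) and (S1) give $\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,1)$.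
\item $t$ has eigenvalues $1,1,-1,-1$: then $C=C_{G^*}(t)=Sp_2\times Sp_2$ and $W'=W_1\times W_1$. Let $\chi$ correspond to $\psi\in\mathcal E(C^F,1)$. By (U2) applied to the two factors, the unipotent characters of $C^F$ are precisely the $R^C_{\psi'}$, $\psi'\in\mathrm{Irr}\,W'$; say $\psi=R^C_{\psi'}$. By Lemma~\ref{lem:inv}, $\langle\chi,f_\varphi\rangle=\langle R^C_{\psi'},R^C_{\mathrm{Res}_{W'}\varphi}\rangle$ is the multiplicity of $\psi'$ in $\mathrm{Res}_{W'}\varphi$, an integer. So Proposition~\ref{prop:exp} writes $\hat\chi$ as an integral combination of the $\hat R_\varphi$, which lie in $\mathbb Z\hat{\mathcal E}(G^F,1)$.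
\end{itemize}
By \S\ref{ss:brauer}, $\hat{\mathcal E}(SO_5(q),1)$ is a generating set for $\mathcal E_2(SO_5(q),1)$. This completes the proof of Theorem~\ref{thm:B}. \qed

\begin{thebibliography}{9}

\bibitem{BM}
Bonnaf\'e and Michel, J. Algebra 327 (2011).

\bibitem{CE}
Cabanes and Enguehard, \emph{Representation theory of finite reductive groups}.

\bibitem{DM}
Digne and Michel, \emph{Representations of finite groups of Lie type}.

\bibitem{L}
Lusztig, \emph{Characters of reductive groups over a finite field} (1984).

\end{thebibliography}

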